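# Boundaries of Siegel domains of a quadratic automorphism of $\mathbf C^2$

## 1. A linearizing power series computed by hand

Let $\lambda_1,\lambda_2$ be complex numbers of modulus one, $\lambda_1\ne\lambda_2$, and consider the map
$$f(z_1,z_2)=f_\lambda(z_1,z_2)=\bigl(\lambda_1z_1+z_2,\ \lambda_2z_2+(\lambda_1z_1+z_2)^2\bigr).\tag{1}$$
It fixes $0$, and it is a biholomorphic bijection of $\mathbf C^2$: if $(y_1,y_2)=f(z)$, then $z_2=(y_2-y_1^2)/\lambda_2$ and $z_1=(y_1-z_2)/\lambda_1$. Its linear part at $0$ is $\begin{pmatrix}\lambda_1&1\\0&\lambda_2\end{pmatrix}$, with eigenvectors $(1,0)$ and $(1,\lambda_2-\lambda_1)$.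

Can $f$ itself be turned into the diagonal map $\Lambda(z_1,z_2)=(\lambda_1z_1,\lambda_2z_2)$ by a change of coordinates? We look for $g=(x,y)$ with $g(0)=0$, $g'(0)$ invertible, and $f\circ g=g\circ\Lambda$. The first component of this equation reads $\lambda_1x+y=x\circ\Lambda$, so $y=x\circ\Lambda-\lambda_1x$. Inserting this in the second component, $\lambda_2y+(x\circ\Lambda)^2=y\circ\Lambda$, we get a single equation for $x$:
$$x\circ\Lambda^2-(\lambda_1+\lambda_2)\,x\circ\Lambda+\lambda_1\lambda_2\,x=(x\circ\Lambda)^2 .$$
Write $x=\sum_kx_kz^k$. Since $\lambda^{2k}-(\lambda_1+\lambda_2)\lambda^k+\lambda_1\lambda_2=(\lambda^k-\lambda_1)(\lambda^k-\lambda_2)$, comparing coefficients gives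
$$(\lambda^k-\lambda_1)(\lambda^k-\lambda_2)\,x_k=\lambda^k\sum_{i+j=k}x_ix_j .\tag{2}$$
For $|k|=1$ both sides vanish. The columns of $g'(0)$ are eigenvectors, so the coefficients of $z_1$ and $z_2$ in $x$ are nonzero, and after scaling the coordinates we may take $x=z_1+z_2+\cdots$. Then (2) determines the rest, one degree at a time. In degree two,
$$x_{(2,0)}=\frac{\lambda_1}{(\lambda_1-1)(\lambda_1^2-\lambda_2)},\qquad x_{(1,1)}=\frac{2}{(\lambda_1-1)(\lambda_2-1)},\qquad x_{(0,2)}=\frac{\lambda_2}{(\lambda_2-1)(\lambda_2^2-\lambda_1)} .$$
Each coefficient costs a division by $(\lambda^k-\lambda_1)(\lambda^k-\lambda_2)$. If $\lambda_2=\lambda_1^2$ we cannot even finish degree two.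

Compare the simpler map $f_0(z)=(\lambda_1z_1,\lambda_2z_2+z_1^2)$. The choice $g(z)=(z_1,z_2+bz_1^2)$ satisfies $f_0\circ g=g\circ\Lambda$ exactly when $\lambda_2b+1=b\lambda_1^2$, that is, $b=1/(\lambda_1^2-\lambda_2)$. One division, the series stops, and $f_0$ is conjugate to $\Lambda$ on all of $\mathbf C^2$, so there is no boundary to discuss. For $f$ every coefficient feeds into later ones through the sum in (2).

When the divisors are not too small, the series converges near $0$, and there is a largest domain $U\ni0$ on which $f$ is conjugate to $\Lambda$. For our $f$ this domain is bounded, so it has a boundary, and the natural question is how nice that boundary is. Could $\partial U$ be a smooth hypersurface, such as a sphere is? We shall prove that for almost every $\lambda$ it is not.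

## 2. Diophantine pairs, Reinhardt domains, and the theorems

**Small divisors.** Let $\mathbf T^2=\{|\lambda_1|=|\lambda_2|=1\}$ with Haar measure, $\mathbf N=\{0,1,2,\dots\}$, and $\lambda^k=\lambda_1^{k_1}\lambda_2^{k_2}$. On $\mathbf Z^2$, $|k|=|k_1|+|k_2|$. On $\mathbf R^2$ and $\mathbf C^2$, $|\cdot|$ is the Euclidean norm; on linear maps it is the operator norm. For $t\in\mathbf C^2$ we write $tz=(t_1z_1,t_2z_2)$.

**Definition (Brjuno condition).** For $m\ge2$ let $\omega(m)=\min\{|\lambda^k-\lambda_j|:k\in\mathbf N^2,\ 2\le|k|\le m,\ j=1,2\}$. The pair $\lambda$ satisfies the Brjuno condition if all $\omega(m)>0$ and $\sum_{\nu\ge1}2^{-\nu}\log(1/\omega(2^\nu))<\infty$. The set $\mathcal B$ consists of the pairs with $\lambda_1\ne\lambda_2$ that satisfy it.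

**Definition (Diophantine pairs).** For $\tau>2$, $c>0$, let $DC(\tau,c)$ be the set of $\lambda\in\mathbf T^2$ with $|\lambda^k-1|\ge c|k|^{-\tau}$ for all $k\in\mathbf Z^2\setminus\{0\}$, and $DC(\tau)=\bigcup_{c>0}DC(\tau,c)$.

For instance, $\lambda_2=\lambda_1^2$ violates this with $k=(2,-1)$. That good pairs abound is a short computation. For $k\neq0$ the map $t\mapsto t^k$ carries Haar measure of $\mathbf T^2$ to Haar measure of the circle, so $\{|\lambda^k-1|<s\}$ has measure at most $s$ (the arc $2|\sin(\theta/2)|<s$ has normalized length at most $s/2$ when $s\le 2$, since $\arcsin y\le\pi y/2$ on $[0,1]$; for $s>2$ the bound holds because the measure is at most $1$). Hence the complement of $DC(\tau,c)$ has measure at most $c\sum_{k\ne0}|k|^{-\tau}=c\sum_{m\ge1}4m\cdot m^{-\tau}$, a constant times $c$ because $\tau>2$. Letting $c\to0$, $DC(\tau)$ has full measure. Moreover $DC(\tau)\subset\mathcal B$: taking $k=(1,-1)$ shows $\lambda_1\ne\lambda_2$, and for $2\le|k|\le m$ we have $k-e_j\ne0$, $|k-e_j|\le m+1$, so $|\lambda^k-\lambda_j|=|\lambda^{k-e_j}-1|\ge c(m+1)^{-\tau}$. Thus $\log(1/\omega(2^\nu))=O(\nu)$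 and the Brjuno sum converges.

**Definition (Reinhardt domains).** An open set $R\subset\mathbf C^2$ is *Reinhardt* if $tz\in R$ for $z\in R$, $t\in\mathbf T^2$, and *complete Reinhardt* if $z\in R$ and $|z_j'|\le|z_j|$ $(j=1,2)$ imply $z'\in R$. It is *logarithmically convex* if $\{(\log|z_1|,\log|z_2|):z\in R,\ z_1z_2\ne0\}$ is convex.

The unit ball is logarithmically convex, since $\{e^{2a}+e^{2b}<1\}$ is a sublevel set of a convex function. The union of the polydiscs $\{|z_1|<1,|z_2|<2\}$ and $\{|z_1|<2,|z_2|<1\}$ is complete Reinhardt, but its logarithmic image is L-shaped, hence not convex. We use three textbook facts. A holomorphic function on a connected Reinhardt domain containing $0$ is the sum of its power series there (Hörmander, *An Introduction to Complex Analysis in Several Variables*, Thm 2.4.5). The domain of convergence of a power series is complete Reinhardt, logarithmically convex and pseudoconvex. A pseudoconvex complete Reinhardt domain is logarithmically convex.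

**Definition (Levi form).** For a smooth real $\rho$ near $p$ and $X\in\mathbf C^2$,
$$L_\rho(p;X)=\sum_{j,k}\frac{\partial^2\rho}{\partial z_j\partial\bar z_k}(p)X_j\overline{X_k}=\tfrac14\bigl(\mathrm{Hess}\,\rho(X,X)+\mathrm{Hess}\,\rho(iX,iX)\bigr).$$
$\rho$ is *strictly plurisubharmonic* if $L_\rho(p;X)>0$ for $X\ne0$ at every point. The Levi form of the hypersurface $M=\{\rho=0\}$, $d\rho\ne0$, is the restriction of $L_\rho(p;\cdot)$ to the complex tangent line $\{X:\sum\frac{\partial\rho}{\partial z_j}X_j=0\}=T_pM\cap iT_pM$. $M$ is *Levi-flat* if this restriction vanishes at every point (changing $\rho$ multiplies it by a nonzero factor).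

For the sphere, $\rho=|z|^2-1$ and $L_\rho=|X|^2$. For the piece $|z_1|=1$, $|z_2|<1$ of the boundary of the bidisc, $\rho=|z_1|^2-1$, the complex tangent line is $X_1=0$, and $L_\rho=|X_1|^2$ vanishes there, so this piece is Levi-flat.

Two remarks will be used several times.

*Exponential trick.* If $\rho(p)=0$ and $L_\rho(p;X)>0$ for all nonzero $X$ in the complex tangent line, then for $A$ large $\tilde\rho=e^{A\rho}-1$ is strictly plurisubharmonic near $p$. Indeed $L_{\tilde\rho}(p;X)=A\bigl(L_\rho(p;X)+A|\partial\rho\cdot X|^2\bigr)$ with $\partial\rho\cdot X=\sum\frac{\partial\rho}{\partial z_j}X_j$. On the compact set $\{|X|=1,\ L_\rho(p;X)\le0\}$ the quantity $|\partial\rho\cdot X|^2$ is bounded below by a positive constant, so a large $A$ makes the bracket positive for all $|X|=1$. Positivity persists near $p$ by continuity.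

*Small balls.* Let $M$ be a smooth hypersurface near $p\in M$ with defining function $\rho$, and let $\Phi$ be a chart near $p$ in which $\rho$ is a coordinate. The function $y\mapsto|\Phi^{-1}(y)-p|^2$ has positive definite Hessian at $\Phi(p)$, so it is convex near $\Phi(p)$, and for a small ball $B$ about $p$ the image $\Phi(B)$ is convex. Hence $\{\rho<0\}\cap B$ and $\{\rho>0\}\cap B$ are connected; they are the two components of $B\setminus M$.

From pseudoconvexity we use: it is preserved by biholomorphic maps, by intersections, and by passing to components; and if $\Omega$ is pseudoconvex and equals $\{\rho<0\}$ near a boundary point $p$, $d\rho(p)\ne0$, then the Levi form of $\rho$ at $p$ is $\ge0$ on the complex tangent line.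

**The Siegel domain.** For $\lambda\in\mathcal B$ we take the following as given. $f$ is holomorphically linearizable near $0$; there is a maximal $f$-invariant domain $U=U(\lambda_1,\lambda_2)\ni0$ on which $f$ is holomorphically conjugate to $\Lambda$; there is a biholomorphic map $g$ from a pseudoconvex complete Reinhardt domain $R$ onto $U$ with $g(0)=0$ and
$$f(g(z))=g(\Lambda z),\qquad z\in R;\tag{3}$$
and $\overline U$ is compact. Maximality is used only in this form: $U$ is not properly contained in an $f$-invariant domain $h(R')$, where $R'$ is a pseudoconvex complete Reinhardt domain, $h$ is biholomorphic on $R'$, $h(0)=0$, and $f\circ h=h\circ\Lambda$. Being biholomorphic to $R$, the bounded domain $U$ is pseudoconvex. "Submanifold" means embedded, without boundary.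

**Conjecture.** For Haar-almost every $\lambda\in\mathbf T^2$ one has $\lambda\in\mathcal B$, and $\partial U(\lambda_1,\lambda_2)$ is not a $C^\infty$-submanifold of $\mathbf C^2$.

**Theorem 1.** Each $DC(\tau)$, $\tau>2$, has full Haar measure and is contained in $\mathcal B$. For every $\lambda\in DC(\tau)$, $\partial U$ is not a $C^\infty$-submanifold of $\mathbf C^2$. Hence the conjecture is true.

**Theorem 2.** Let $\lambda\in DC(\tau)$, $\tau>2$.

1. Let $q\in\partial R$, $q_1q_2\ne0$, and let $O$ be a neighborhood of $q$. Then some partial derivative of $g$ of order $\le\lfloor\tau\rfloor+6$ is unbounded on $R\cap O$.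
2. If $O$ is open, $\partial U\cap O\ne\emptyset$, and $\partial U\cap O$ is a $C^\infty$ real hypersurface, then this hypersurface is Levi-flat.
3. If $a\in\mathbf C^2$, $p\in\partial U$ and $z\mapsto|z-a|$, restricted to $\overline U$, has a local maximum at $p$, then $\partial U$ is not a $C^\infty$-submanifold (of any dimension) in any neighborhood of $p$.

An extension to $\mathbf C^n$, Theorem 3, is stated and proved in Section 11; it is not needed for the conjecture. The first sentence of Theorem 1 has just been proved.

## 3. Smooth up to the boundary versus holomorphic across it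

A smooth boundary is not absurd for soft reasons. The linear map $\Lambda$ preserves the unit ball, and the sphere is smooth; but the ball is not a maximal domain for $\Lambda$. So maximality must enter, and the way it enters is clear: if $g$ extended holomorphically past a boundary torus of $R$, then $U$ could be enlarged. The sensible plan is therefore to assume $\partial U$ smooth, deduce that $g$ is smooth up to the boundary, and then extend $g$ across. Both halves meet an obstacle.

*First obstacle.* Nothing is known about $\partial R$ beyond logarithmic convexity, and $\partial U$, even if smooth, may have a degenerate Levi form at many points. So we cannot quote a boundary regularity theorem for biholomorphic maps between two nice domains. Two things help. A bounded domain with smooth boundary has one strictly pseudoconvex boundary point, namely the point farthest from the origin, and one point turns out to be enough. And the torus acts on $U$ by volume-preserving automorphisms, which will express the components of $g^{-1}$ as Bergman projections of test functions; this requires no information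 on $\partial R$.

*Second obstacle.* A holomorphic function can be smooth up to the boundary without extending across any boundary point. Take $h(z)=\sum_{n\ge0}2^{-n^2}z^{2^n}$ on the unit disc $\mathbf D$. All derivatives converge uniformly on $\overline{\mathbf D}$, because $\sum_n2^{-n^2}2^{nm}<\infty$ for every $m$. The radius of convergence is $1$, because $2^{-n^2/2^n}\to1$. If $h$ extended across an arc, so would $h_m=\sum_{n\ge m}2^{-n^2}z^{2^n}$, which differs from $h$ by a polynomial and is invariant under rotation by $2\pi/2^m$; for $m$ large the rotated arcs cover the circle, so $h_m$ would extend to a larger disc, contradicting the radius of convergence. Now put $\psi=z+h/4$. Since $|h'|\le\sum_n2^{n-n^2}<2.3$, we have $|\psi'-1|<0.6$, so $\psi$ is injective on $\overline{\mathbf D}$, $\psi(\mathbf D)$ has smooth boundary, and $\hat f=\psi\circ(\lambda\,\cdot)\circ\psi^{-1}$ is conjugate on $\psi(\mathbf D)$ to a rotation by a map that does not extend past any boundary point. The difference from our situation is that our $f$ is a polynomial map, defined beyond $\partial U$. The proof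 must use this.

*A bootstrap that loses.* The recursion (2) does use $f$. Suppose $g$ is so smooth near a torus $\{|z_j|=|q_j|\}$ that $|x_kq^k|\le C(1+|k|)^{-m}$ with $m>2$; we would like exponential decay. Since in $i+j=k$ one of $|i|,|j|$ is at least $|k|/2$, the sum $\sum_{i+j=k}|x_iq^i||x_jq^j|$ is at most a constant times $(1+|k|)^{-m}$. The two divisors in (2) are each at least $c(1+|k|)^{-\tau}$. So (2) returns only $|x_kq^k|\le C'(1+|k|)^{2\tau-m}$. This is worse than what we put in, by $2\tau$ powers, and repeating it makes matters worse. This is the exact point where the direct approach stops.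

*The way past it.* A Newton iteration squares the error at each step, and squaring beats a fixed loss of powers. To start it one needs an approximate solution on a complex strip of some width $r$, with error at most a small constant times $r^{\tau+4}$. One-sided smoothness supplies this. Stand at complex distance $s$ inside the domain, where $u=g(q_1e^{i\theta_1},q_2e^{i\theta_2})$ is holomorphic on a strip of width comparable to $s$, and carry the Taylor polynomial of degree $N$ back to the boundary torus. The result is holomorphic on a strip of width comparable to $s$ around the torus, and because $f$ is a polynomial defined everywhere, the conjugacy equation holds up to $O(s^{N+1})$. With $N+1>\tau+4$ and $s$ small the iteration starts. The smooth conjugacy that exists on the torus then forces the iteration to reproduce $u$ itself.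

From now on $\lambda\in DC(\tau,c_*)$ is fixed, $\lambda_j=e^{i\omega_j}$, $\omega=(\omega_1,\omega_2)\in\mathbf R^2$, so that
$$|e^{ik\cdot\omega}-1|\ge c_*|k|^{-\tau},\qquad k\in\mathbf Z^2\setminus\{0\}.\tag{4}$$
Since $\lambda^k\ne1$ for $k\ne0$, Kronecker's theorem says that $\{(\lambda_1^n,\lambda_2^n):n\ge0\}$ is dense in $\mathbf T^2$. Put $w=g^{-1}:U\to R$ and $\sigma_t=g\circ t\circ g^{-1}\in\mathrm{Aut}(U)$ for $t\in\mathbf T^2$.

## 4. Volume preservation and maximality

**Lemma 4.** (a) $\det g'$ is a nonzero constant $d$. (b) Each $\sigma_t$, $t\in\mathbf T^2$, preserves volume. (c) $R$ is bounded.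

*Proof.* (a) With $s=\lambda_1z_1+z_2$, $\det f'=\lambda_1(\lambda_2+2s)-2s\lambda_1=\lambda_1\lambda_2$. Taking determinants in the derivative of (3), $\lambda_1\lambda_2\det g'(z)=\det g'(\Lambda z)\,\lambda_1\lambda_2$, so $\det g'\circ\Lambda=\det g'$. For the power series coefficients $d_k$ of $\det g'$ on $R$ this says $d_k(\lambda^k-1)=0$, so $d_k=0$ for $k\ne0$. The constant is nonzero because $g$ is biholomorphic.

(b) By the chain rule and (a), $\det\sigma_t'=t_1t_2$, and the real Jacobian is $|t_1t_2|^2=1$.

(c) Let $|g|\le M_0$ on $R$ ($U$ is bounded). For $z\in R$ the closed polydisc of polyradius $(|z_1|,|z_2|)$ lies in $R$, and Cauchy's estimate gives $|\partial_jg(0)||z_j|\le M_0$. Since $g'(0)$ is invertible, $\partial_jg(0)\ne0$. $\square$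

**Lemma 5 (maximality).** Let $q\in\partial R$. There is no open Reinhardt set $\mathcal N\ni q$ with $R\cup\mathcal N$ connected such that $g$ extends holomorphically to $R\cup\mathcal N$.

*Proof.* Suppose there is one. Then $R\cup\mathcal N$ is a connected Reinhardt domain containing $0$, so the power series of $g$ converges on it. Let $R^c\supset R\cup\mathcal N$ be the domain of convergence of this series; it is complete Reinhardt and pseudoconvex. By the identity theorem $f\circ g=g\circ\Lambda$ and $\det g'=d$ on $R^c$.

We check that $g$ is injective on $R^c$. Let $g(z)=g(z')$. Applying $f^n$ gives $g(\Lambda^nz)=g(\Lambda^nz')$ for all $n\ge0$, and by density $g(tz)=g(tz')$ for all $t\in\mathbf T^2$. The map $t\mapsto g(tz)-g(tz')$ is holomorphic near the closed unit bidisc, because $R^c$ is open and complete Reinhardt, and it vanishes on $\mathbf T^2$; by Cauchy's formula it vanishes on the bidisc. Take $t=(s,s)$ with $s>0$ small: since $g$ is injective near $0$, $sz=sz'$, so $z=z'$.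

Hence $g:R^c\to g(R^c)$ is biholomorphic, and $f(g(R^c))=g(\Lambda R^c)=g(R^c)$. Moreover $g(R^c)\supsetneq U$, because $q\in R^c\setminus R$ and $g$ is injective. This contradicts the maximality of $U$. $\square$

## 5. The farthest point is strictly pseudoconvex

**Definition (good point).** A point $p\in\partial U$ is *good* if there are a ball $B_0$ about $p$ and a strictly plurisubharmonic $\rho\in C^\infty(\overline{B_0})$, $d\rho\ne0$ on $\{\rho=0\}$, with $U\cap B_0=\{\rho<0\}\cap B_0$ and $\partial U\cap B_0=\{\rho=0\}\cap B_0$.

For a ball every boundary point is good, with $\rho=|z|^2-1$ (for the unit ball).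

**Lemma 6.** Let $p\in\partial U$ be a point where $z\mapsto|z-a|$, restricted to $\overline U$, has a local maximum for some $a\in\mathbf C^2$, and suppose that $\partial U$ is a $C^\infty$ submanifold near $p$. Then $p$ is good.

*Proof.* **Step 1: the submanifold is a hypersurface with $U$ on one side.** First, $a\ne p$; otherwise $\overline U=\{p\}$ near $p$, impossible for an open set accumulating at $p$. Let $B$ be a small chart neighborhood of $p$ in which $M=\partial U\cap B$ corresponds to the intersection of a ball of $\mathbf R^4$ with a linear subspace. The boundary of an open set has empty interior, so $\dim M\ne4$. Now $B\setminus M$ is the disjoint union of the open sets $B\cap U$ and $B\setminus\overline U$. The first is nonempty. The second contains $p+\epsilon(p-a)$ for small $\epsilon>0$, because this point is at distance $(1+\epsilon)|p-a|>|p-a|$ from $a$. So $B\setminus M$ is disconnected. A subspace of dimension at most $2$ does not disconnect a ball of $\mathbf R^4$, so $\dim M=3$, and $B\setminus M$ has two components, one equal to $B\cap U$ and the other to $B\setminus\overline U$.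 Let $\rho$ be plus or minus a chart coordinate, with $U\cap B=\{\rho<0\}$.

**Step 2: the Levi form is positive, because a sphere touches from outside.** Put $\psi=|z-a|^2$. Its restriction to $M\subset\overline U$ has a local maximum at $p$, and $d\psi(p)\ne0$, so $d\psi(p)=t\,d\rho(p)$ with $t\ne0$. Since $\rho\ge0$ at $p+\epsilon(p-a)$, $d\rho(p)(p-a)\ge0$, while $d\psi(p)(p-a)=2|p-a|^2>0$; hence $t>0$. The function $\psi-t\rho$ has zero differential at $p$, and on $M$ it equals $\psi$, which has a local maximum at $p$. Taking second derivatives along curves in $M$, $\mathrm{Hess}(\psi-t\rho)\le0$ on $T_pM$, so $t\,\mathrm{Hess}\,\rho\ge\mathrm{Hess}\,\psi=2I$ on $T_pM$. If $X\neq 0$ lies in the complex tangent line, then $X,iX\in T_pM$, and $L_\rho(p;X)=\frac14(\mathrm{Hess}\,\rho(X,X)+\mathrm{Hess}\,\rho(iX,iX))>0$. The exponential trick, on a small ball, gives the required function. $\square$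

If $\partial U$ is a $C^\infty$ submanifold, the lemma applies with $a=0$ and $p$ a point of the compact set $\overline U$ with $|p|$ maximal; $p\in\partial U$ because $U$ is open.

## 6. The Bergman projection near a good point

Let $A^2(U)\subset L^2(U)$ be the closed subspace of holomorphic functions, $P:L^2(U)\to A^2(U)$ the orthogonal projection (the Bergman projection), and $\langle a,b\rangle=\int_Ua\bar b\,dV$. For a bounded domain $D$, the Bergman kernel $K_D$ satisfies $u(x)=\int_DK_D(x,y)u(y)\,dV(y)$ for $u\in A^2(D)$ and $K_D(y,x)=\overline{K_D(x,y)}$. A small example, which is the mechanism of the next section: on the unit disc let $\varphi=z\,\kappa(|z|^2)$ with $\kappa\ge0$ a nonzero test function. Then $\varphi\perp z^n$ for $n\ne1$, so $P\varphi=cz$ with $c=\int|z|^2\kappa/\int|z|^2>0$. The projection of a suitable test function is the coordinate.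

Four theorems are quoted. *Kerzman* (Math. Ann. 195 (1972), 149–158): if $D$ is a bounded strictly pseudoconvex domain with $C^\infty$ boundary, then $K_D$ is $C^\infty$ on $\overline D\times\overline D\setminus\{(x,x):x\in\partial D\}$. *Hörmander* (op. cit., Thm 4.4.2, with weight $0$): on the bounded pseudoconvex domain $U$ every $\bar\partial$-closed $\beta\in L^2_{(0,1)}(U)$ is $\bar\partial v$ with $\|v\|\le C\|\beta\|$; no boundary regularity is needed. *Seeley*: a function smooth up to the boundary of a half space extends smoothly. And *Sard's theorem*.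

**Lemma 7.** Let $p$ be a good point and $\varphi\in C_c^\infty(U)$. Then $P\varphi$ extends to a $C^\infty$ function in a neighborhood of $p$.

*Proof.* **Step 1: a smooth strictly pseudoconvex domain $D\subset U$ that coincides with $U$ near $p$.** We need it because Kerzman's theorem does not apply to $U$, about which we know nothing away from $p$. Let $b$ be the radius of $B_0$ and $0<\alpha<b^2$. Let $\ell(s)=0$ for $s\le\alpha$ and $\ell(s)=\int_\alpha^se^{-1/(x-\alpha)}dx$ for $s>\alpha$; this function is $C^\infty$, nondecreasing, convex, zero on $(-\infty,\alpha]$ and positive on $(\alpha,\infty)$. So $\hat\ell(z)=\ell(|z-p|^2)$ is plurisubharmonic. By Sard's theorem choose a regular value $T$ of $-\rho/\hat\ell$ on $\{z\in B_0:\hat\ell(z)>0\}$ with $T\ell(b^2)>\sup_{B_0}|\rho|$, and put $\psi=\rho+T\hat\ell$.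

The function $\psi$ is strictly plurisubharmonic on $B_0$ and positive on $\partial B_0$, so $\{\psi<0\}$ is relatively compact in $B_0$; it is contained in $\{\rho<0\}\cap B_0\subset U$. Also $d\psi\ne0$ on $\{\psi=0\}$. Indeed, where $\hat\ell=0$ we also have $d\hat\ell=0$, so $\psi=\rho=0$ and $d\psi=d\rho\ne0$. Where $\hat\ell>0$, write $\psi=\hat\ell\,(\rho/\hat\ell+T)$; at a zero of $\psi$ we get $d\psi=\hat\ell\,d(\rho/\hat\ell)\ne0$, since $T$ is a regular value of $-\rho/\hat\ell$.

Let $B_1$ be a ball about $p$ of radius $<\sqrt\alpha$, so small that $\{\rho<0\}\cap B_1$ is connected. On $B_1$, $\psi=\rho$. Let $D$ be the component of $\{\psi<0\}$ containing $\{\rho<0\}\cap B_1=U\cap B_1$. Near each point of $\{\psi=0\}$ the set $\{\psi<0\}$ is connected (small balls), so there it belongs to a single component. Hence $D$ has $C^\infty$ boundary with local strictly plurisubharmonic defining function $\psi$. So $D\subset U$ is a bounded strictly pseudoconvex domain with $C^\infty$ boundary and $D\cap B_1=U\cap B_1$.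

**Step 2: split $P\varphi$ into terms in which the kernel $K_D$ is evaluated only away from the boundary diagonal.** Let $\chi\in C_c^\infty(B_1)$ be real, $\chi=1$ on a neighborhood of $\overline{B_2}$, with $B_2$ a smaller concentric ball. There is $\delta>0$ with $|x-y|\ge\delta$ whenever $x\in B_2$ and either $\chi(y)\ne1$ or $y\in\operatorname{supp}\bar\partial\chi$. Put $u=P\varphi$ and $k_x(y)=K_D(y,x)=\overline{K_D(x,y)}$. For $x\in D\cap B_2$ the reproducing property on $D$ gives
$$u(x)=\int_DK_D(x,y)(1-\chi(y))u(y)\,dV(y)+\langle u,\chi k_x\rangle_{L^2(U)}=I_1(x)+I_2(x),$$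
where $\chi k_x$ is extended by $0$ to $U$; it is smooth on $U$ and in $L^2(U)$ because $D\cap B_1=U\cap B_1$. In $I_1$ only pairs with $|x-y|\ge\delta$ matter. On the compact set $\{(x,y)\in\overline D\times\overline D:|x-y|\ge\delta\}$ all derivatives of $K_D$ are bounded, and $u\in L^2(D)\subset L^1(D)$. So all derivatives of $I_1$ are bounded on $D\cap B_2$.

**Step 3: move the projection in $I_2$ to the other factor and correct $\chi k_x$ to a holomorphic function.** Since $P$ is self-adjoint, $I_2(x)=\langle P\varphi,\chi k_x\rangle=\langle\varphi,P(\chi k_x)\rangle$. As $k_x$ is holomorphic, $\beta_x:=\bar\partial(\chi k_x)=k_x\bar\partial\chi$, a $\bar\partial$-closed $(0,1)$-form in $L^2(U)$. For closed $\beta\in L^2_{(0,1)}(U)$ take Hörmander's solution $v$ and put $S\beta=v-Pv$. Two $L^2$ solutions differ by an element of $A^2(U)$, so $S\beta$ depends only on $\beta$; thus $S$ is a bounded linear operator on the closed $L^2$ forms with $\bar\partial S\beta=\beta$ and $S\beta\perp A^2(U)$. Therefore $\chi k_x-S\beta_x$ is holomorphic, $P(\chi k_x)=\chi k_x-S\beta_x$, and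
$$I_2(x)=\langle\varphi,\chi k_x\rangle-\langle\varphi,S\beta_x\rangle .$$
In the first term $y$ ranges over $\operatorname{supp}(\varphi\chi)$, a compact subset of $U\cap B_1=D\cap B_1$, which is disjoint from $\partial D$; by Kerzman's theorem all $x$-derivatives are bounded on $D\cap B_2$. In the second term $K_D(y,x)$ is smooth on the compact set of $(y,x)$ with $y\in\overline D\cap\operatorname{supp}\bar\partial\chi$, $x\in\overline D\cap\overline{B_2}$, where $|x-y|\ge\delta$. So $x\mapsto\beta_x\in L^2$ is $C^\infty$ on $D\cap B_2$ with all derivatives bounded in $L^2$; its values, hence its derivatives, are closed forms. Since $S$ is bounded and linear, all derivatives of $\langle\varphi,S\beta_x\rangle$ are bounded.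

**Step 4: pass from bounded derivatives to a smooth extension.** All derivatives of $u$ are bounded on $U\cap B_2$. Straighten the boundary near $p$. On a small half ball, a convex set, all derivatives of $u$ in the new coordinates are bounded, hence each is Lipschitz and extends continuously to the closed half ball. After multiplication by a cut-off function equal to $1$ near $p$, Seeley's theorem extends $u$ smoothly across the boundary near $p$. $\square$

## 7. Coordinates of $R$ as Bergman projections

For $q\in\partial R$ with $q_1q_2\ne0$ put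
$$E(\theta)=(q_1e^{i\theta_1},q_2e^{i\theta_2})\ (\theta\in\mathbf C^2),\qquad Q_\epsilon=E(\{|\theta|<\epsilon\}),$$
$$C=\{\eta\in\mathbf R^2:(|q_1|e^{-\eta_1},|q_2|e^{-\eta_2})\in R\}.\tag{5}$$
Since $R$ is Reinhardt, $E(\theta)\in R$ if and only if $\operatorname{Im}\theta\in C$. Since $R$ is open and logarithmically convex, $C$ is open and convex; $0\notin C$ because $q\notin R$, and $0\in\overline C$ because $q\in\overline R$. For the unit ball, $C=\{|q_1|^2e^{-2\eta_1}+|q_2|^2e^{-2\eta_2}<1\}$.

**Lemma 8.** If there is a good point $p\in\partial U$, then there are $q\in\partial R$ with $q_1q_2\ne0$ and $\epsilon>0$ such that all partial derivatives of $g$ are bounded on $R\cap Q_\epsilon$.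

*Proof.* **Step 1: $w=g^{-1}$ is smooth up to the boundary near $p$.** By Lemma 4(b), $V_t\varphi=\varphi\circ\sigma_t$ is unitary on $L^2(U)$ and maps $A^2(U)$ onto itself, so $PV_t=V_tP$. Let $\kappa\in C_c^\infty(R)$, $\kappa\ge0$, $\kappa\not\equiv0$, be a function of $|z|^2$ supported near $0$, and put $\varphi_j=(z_j\kappa)\circ w\in C_c^\infty(U)$. Since $w\circ\sigma_t=tw$, we have $\varphi_j\circ\sigma_t=t_j\varphi_j$, hence $(P\varphi_j)\circ\sigma_t=t_jP\varphi_j$. So $H=(P\varphi_j)\circ g$ is holomorphic on $R$ with $H(tz)=t_jH(z)$ for $t\in\mathbf T^2$, and comparing power series coefficients gives $H=c_jz_j$. That is, $P\varphi_j=c_jw_j$. By Lemma 4(c) $w_j$ is bounded, so $w_j\in A^2(U)$, and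
$$c_j\|w_j\|^2=\langle P\varphi_j,w_j\rangle=\langle\varphi_j,w_j\rangle=\int_U|w_j|^2\,(\kappa\circ w)\,dV>0 .$$
So $c_j\ne0$, and Lemma 7 shows that $w$ extends to a $C^\infty$ map $W$ near $p$.

**Step 2: $W$ is a local diffeomorphism and maps boundary to boundary.** By Lemma 4(a), $\det w'=1/d$ on $U$. By continuity $dW(p)$ is complex linear with determinant $1/d\ne0$. So there is a ball $B_3\subset B_0$ about $p$ with $W=w$ on $U\cap B_3$ such that $W$ is a diffeomorphism of $B_3$ onto an open set. Let $p'\in B_3\cap\partial U$ and $u_n\in U$, $u_n\to p'$. Then $W(p')=\lim w(u_n)\in\overline R$. If $W(p')\in R$, then $u_n=g(w(u_n))\to g(W(p'))\in U$, contradicting $u_n\to p'\in\partial U$. So $W(B_3\cap\partial U)\subset\partial R$.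

**Step 3: choose $q$ off the axes.** $W(B_3\cap\partial U)$ is a $3$-dimensional submanifold. If it were contained in $\{z_1z_2=0\}$, a union of two real $2$-planes, one of the planes would contain a nonempty open piece of it, which is impossible for dimension reasons. Choose $p_1\in B_3\cap\partial U$ with $q:=W(p_1)\in\partial R$, $q_1q_2\ne0$, and $\epsilon$ so small that $E$ is injective on $\{|\theta|<\epsilon\}$ and $\overline{Q_\epsilon}\subset W(B_3)$.

**Step 4: identify $g$ with $W^{-1}$ near $q$.** The set $R\cap Q_\epsilon=E(\{|\theta|<\epsilon,\ \operatorname{Im}\theta\in C\})$ is connected, as the image of a convex set. Let $V=(W|_{B_3})^{-1}$. Then $V(R\cap Q_\epsilon)\subset B_3$ is connected and does not meet $\partial U$, since $W(B_3\cap\partial U)\subset\partial R$. It contains all points of $U$ close enough to $p_1$, because these are mapped by $W=w$ into $R$ and close to $q$. So it lies in $U$. For $z\in R\cap Q_\epsilon$ we get $w(V(z))=W(V(z))=z$, that is, $V(z)=g(z)$. Since $\overline{Q_\epsilon}$ is a compact subset of $W(B_3)$, all derivatives of $V$ are bounded there,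 and those of $g$ are bounded on $R\cap Q_\epsilon$. $\square$

It remains to show that the conclusion of Lemma 8 is impossible.

## 8. A Newton iteration guided by a continuous invariant torus

Put $S_r=\{\theta\in\mathbf C^2:|\operatorname{Im}\theta|<r\}$. "Periodic" means $2\pi\mathbf Z^2$-periodic, and $T_\omega x=x+\omega$. We use Cauchy's estimate for maps in this form: if a holomorphic map is bounded by $m$ on the ball of radius $s$ about $\theta$, its derivative at $\theta$ has norm at most $m/s$ (apply the one-variable estimate along each complex line).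

**Proposition 9.** There is $\mu>0$ depending only on $\tau,c_*$ such that the following holds. Let $0<r\le1$ and $F=\mathrm{id}+\omega+\phi$ with $\phi:S_r\to\mathbf C^2$ holomorphic, periodic, $\sup|\phi|\le\mu r^{\tau+4}$. Suppose there is a continuous periodic $\mathsf p:\mathbf R^2\to\mathbf C^2$, $|\mathsf p|\le r/8$, such that $\gamma=\mathrm{id}+\mathsf p$ satisfies $F\circ\gamma=\gamma\circ T_\omega$. Then there are $H=\mathrm{id}+h$ holomorphic on $S_{r/2}$, $h$ periodic, $|h|\le r/16$, and $\mathsf b\in\mathbf C^2$, $|\mathsf b|\le3r/16$, with $\gamma(x)=H(x+\mathsf b)$ for $x\in\mathbf R^2$.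

In words: a merely continuous torus on which a near-translation $F$ acts as the translation $T_\omega$ is automatically the restriction of a holomorphic one. The torus also does a job in the proof: Newton's step cannot remove the average $\phi_0$ of $\phi$, and the existence of $\gamma$ forces $\phi_0$ to be quadratically small.

*Proof.* **Step 1: one conjugation makes the error quadratic.** Let $F=\mathrm{id}+\omega+\phi$ on $S_\rho$, $\phi$ holomorphic and periodic, $|\phi|\le\varepsilon$, $0<\delta\le1$, $2\delta<\rho$, and let $\gamma=\mathrm{id}+\mathsf p$ be continuous, $\mathsf p$ periodic, $F\gamma=\gamma T_\omega$, $\gamma(\mathbf R^2)\subset S_{\rho-2\delta}$.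

*The linearized equation.* Write $\phi=\sum\phi_ke^{ik\cdot\theta}$. Shifting contours to $\operatorname{Im}\theta=-s\,k/|k|_2$ ($|k|_2$ the Euclidean norm) and letting $s\to\rho$, we get $|\phi_k|\le\varepsilon e^{-\rho|k|_2}$. Put
$$h=\sum_{k\ne0}\frac{\phi_k}{e^{ik\cdot\omega}-1}\,e^{ik\cdot\theta},\qquad\text{so that}\qquad h(\theta+\omega)-h(\theta)=\phi(\theta)-\phi_0 .\tag{6}$$
By (4), on $S_{\rho-\delta/8}$ we have $|h|\le\varepsilon c_*^{-1}\sum_{k\ne0}|k|^\tau e^{-\delta|k|_2/8}$. There are $4m$ vectors with $|k|=m$, and $|k|_2\ge|k|/2$, so the sum is at most $4\sum_{m\ge1}m^{\tau+1}e^{-\delta m/16}$. Since $m^{\tau+1}e^{-\delta m/32}\le(32(\tau+1)/(e\delta))^{\tau+1}$ and $\sum_{m\ge1}e^{-\delta m/32}\le32/\delta$, this gives $|h|\le C_0\varepsilon\delta^{-\tau-2}$ with $C_0=C_0(\tau,c_*)$. Cauchy's estimate on balls of radius $\delta/8$ then yields, with $C_1=8C_0$,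
$$|h|,\ |Dh|\le\eta:=C_1\varepsilon\delta^{-\tau-3}\qquad\text{on }S_{\rho-\delta/4}.$$
Assume from now on that $\eta\le\delta/8$ and $\varepsilon\le\delta/8$.

*The change of variables.* $H=\mathrm{id}+h$ is injective on the convex set $S_{\rho-\delta/4}$, since $h$ is Lipschitz there with constant $\eta\le1/8$. For $y\in S_{\rho-3\delta/8}$ the map $\theta\mapsto y-h(\theta)$ is a contraction of the ball $|\theta-y|\le\eta$, which lies in $S_{\rho-\delta/4}$; its fixed point solves $H(\theta)=y$. So $H$ has a holomorphic inverse $H^{-1}:S_{\rho-3\delta/8}\to S_{\rho-\delta/4}$ with $|H^{-1}-\mathrm{id}|\le\eta$, and $H^{-1}-\mathrm{id}$ is periodic by uniqueness. For $\theta\in S_{\rho-\delta}$ we have $H(\theta)\in S_{\rho-7\delta/8}$, then $F(H(\theta))\in S_{\rho-3\delta/4}$, so $F_1:=H^{-1}FH=\mathrm{id}+\omega+\phi_1$ is defined on $S_{\rho-\delta}$, $F_1(S_{\rho-\delta})\subset S_{\rho-5\delta/8}$, and $\phi_1$ is holomorphic, periodic and bounded. Writing out $HF_1=FH$ and using (6),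
$$\phi_1=\phi_0+A-B,\qquad A=\phi(\theta+h(\theta))-\phi(\theta),\quad B=h(\theta+\omega+\phi_1)-h(\theta+\omega).\tag{7}$$
On $S_{\rho-\delta/2}$ we have $|D\phi|\le2\varepsilon/\delta$, and the segment from $\theta$ to $\theta+h(\theta)$ lies there, so $|A|\le2\varepsilon\eta/\delta$. The points $\theta+\omega$ and $\theta+\omega+\phi_1=F_1(\theta)$ both lie in the convex set $S_{\rho-5\delta/8}$, where $|Dh|\le\eta$; so $|B|\le\eta e_1$ with $e_1:=\sup_{S_{\rho-\delta}}|\phi_1|$.

*The average.* Let $\gamma_1=H^{-1}\gamma=\mathrm{id}+\mathsf p_1$; its values lie in $S_{\rho-15\delta/8}\subset S_{\rho-\delta}$, and $\mathsf p_1$ is continuous and periodic. Then $HF_1\gamma_1=FH\gamma_1=F\gamma=\gamma T_\omega=H\gamma_1T_\omega$, and $F_1\gamma_1=\gamma_1T_\omega$ by injectivity of $H$ on $S_{\rho-\delta/4}$. This says $\phi_1\circ\gamma_1=\mathsf p_1\circ T_\omega-\mathsf p_1$, a function with mean zero over the torus. Inserting (7), $\phi_0=-\mathrm{mean}((A-B)\circ\gamma_1)$, so $|\phi_0|\le\sup|A-B|$. Hence $e_1\le2\sup|A-B|\le2(2\varepsilon\eta/\delta+\eta e_1)$, and since $\eta\le1/8$,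
$$e_1\le6\varepsilon\eta/\delta\le C_2\varepsilon^2\delta^{-a},\qquad a:=\tau+4,\quad C_2:=\max(6C_1,8).\tag{8}$$

**Step 2: iterate on shrinking strips.** Let $r_n=\frac r2(1+2^{-n})$ and $\delta_n=r_n-r_{n+1}=r2^{-n-2}$; then $r_n-2\delta_n=r/2$ and $\sum\delta_n=r/2$. Put $C_3=2^aC_2$ and $\mu=(2\cdot4^aC_3)^{-1}$. Start with $F_0=F$, $\gamma_0=\gamma$, $\mathsf p_0=\mathsf p$ on $S_{r_0}=S_r$ and $\varepsilon_0=\mu r^a\ge\sup|\phi|$. Let $\varepsilon_{n+1}=C_2\varepsilon_n^2\delta_n^{-a}$ and $y_n=C_3\varepsilon_n\delta_n^{-a}$. Since $\delta_{n+1}=\delta_n/2$,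
$$y_{n+1}=C_3C_2\varepsilon_n^2\delta_n^{-a}\,2^a\delta_n^{-a}=y_n^2,\qquad y_0=C_3\mu4^a=\tfrac12,$$
so $y_n=2^{-2^n}$. Consequently $\eta_n:=C_1\varepsilon_n\delta_n^{-\tau-3}=(C_1/C_3)\,y_n\delta_n\le\delta_n/8$, because $C_3\ge6C_1$ and $y_n\le\frac12$; and $\varepsilon_n=y_n\delta_n^a/C_3\le\delta_n/8$, because $C_3\ge8$ and $\delta_n\le1$. So the two size assumptions of Step 1 hold at every stage.

The maps $\gamma_{n+1}=H_n^{-1}\gamma_n$ satisfy $|\gamma_{n+1}-\gamma_n|\le\eta_n$, and $\sum\eta_n\le\frac18\sum\delta_n=r/16$. So $|\mathsf p_n|\le r/8+r/16=3r/16$ and $\gamma_n(\mathbf R^2)\subset S_{r/2}=S_{r_n-2\delta_n}$. Hence Step 1, with $\rho=r_n$, $\delta=\delta_n$, $\varepsilon=\varepsilon_n$, can be repeated indefinitely. It gives $F_n=\mathrm{id}+\omega+\phi_n$ on $S_{r_n}$ with $|\phi_n|\le\varepsilon_n$, $H_nF_{n+1}=F_nH_n$, $F_n\gamma_n=\gamma_nT_\omega$, and $H_n(S_{r_{n+1}})\subset S_{r_n}$.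

**Step 3: pass to the limit.** On $S_{r_n}$ let $H^{(n)}=H_0\circ\cdots\circ H_{n-1}$. Then $|H^{(n)}-\mathrm{id}|\le\sum\eta_m\le r/16$ and $|DH^{(n)}|\le\prod(1+\eta_m)\le e^{1/16}\le2$. Since $H^{(n+1)}=H^{(n)}\circ H_n$, we get $|H^{(n+1)}-H^{(n)}|\le2\eta_n$ on $S_{r_{n+1}}$. So $H^{(n)}\to H=\mathrm{id}+h$ uniformly on $S_{r/2}$, with $h$ holomorphic and periodic, $|h|\le r/16$. Also $\gamma_n\to\gamma_\infty=\mathrm{id}+\mathsf p_\infty$ uniformly, $|\mathsf p_\infty|\le3r/16$. From $\gamma=H^{(n)}\circ\gamma_n$ we obtain $\gamma=H\circ\gamma_\infty$. Letting $n\to\infty$ in $\gamma_n(x+\omega)=\gamma_n(x)+\omega+\phi_n(\gamma_n(x))$, where $|\phi_n|\le\varepsilon_n\to0$, gives $\mathsf p_\infty(x+\omega)=\mathsf p_\infty(x)$. The $k$-th Fourier coefficient of $\mathsf p_\infty$ is therefore multiplied by $e^{ik\cdot\omega}\ne1$ without changing, for each $k\ne0$, so it vanishes. Hence $\mathsf p_\infty\equiv\mathsf b$ is constant and $\gamma(x)=H(x+\mathsf b)$. $\square$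

## 9. One-sided smoothness of $g$ is impossible

**Proposition 10.** Let $N=\lfloor\tau\rfloor+4$ (so $N>\tau+3$), $q\in\partial R$, $q_1q_2\ne0$. There is no $\epsilon>0$ such that all partial derivatives of $g$ of order $\le N+2$ are bounded on $R\cap Q_\epsilon$, with $Q_\epsilon,E,C$ defined from $q$ as in (5).

*Proof.* Suppose such an $\epsilon$ exists.

**Step 1: spread the bounds from $q$ to the whole torus $\mathbf T^2q$.** For $n\ge0$ we have $g=f^n\circ g\circ\Lambda^{-n}$ on $\Lambda^n(R\cap Q_\epsilon)=R\cap\Lambda^nQ_\epsilon$, so the derivatives of $g$ of order $\le N+2$ are bounded there too. Since $\{(\lambda_1^n,\lambda_2^n)\}_{n\ge0}$ is dense in $\mathbf T^2$, the open sets $\Lambda^nQ_\epsilon$ cover the compact torus $\mathbf T^2q$, and finitely many suffice. Their union contains $E(\{|\operatorname{Im}\theta|<\epsilon_1\})$ for some $\epsilon_1\in(0,1]$. So $u:=g\circ E$ is holomorphic and periodic on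
$$\Gamma=\mathbf R^2+iC',\qquad C'=C\cap\{|\eta|<\epsilon_1\},$$
with all derivatives of order $\le N+2$ bounded. Equation (3) becomes $f(u(\theta))=u(\theta+\omega)$. By Lemma 4(a), $\det Du=-d\,q_1q_2e^{i(\theta_1+\theta_2)}$, which is bounded away from $0$ on $\Gamma$, so $(Du)^{-1}$ is bounded on $\Gamma$. The set $\Gamma$ is convex and $Du$ is bounded, so $u$ extends continuously to $\overline\Gamma\supset\mathbf R^2$ (recall $0\in\overline{C'}$), and $f(u(x))=u(x+\omega)$ for $x\in\mathbf R^2$.

**Step 2: build a holomorphic approximate conjugacy on a strip around the torus.** Choose $v\in C'$ and $0<c\le|v|$ with $\{|\eta-v|<c\}\subset C'$. Then $\{|\eta-sv|<cs\}\subset C'$ for $0<s\le1$: such an $\eta$ is $s\eta'$ with $\eta'\in C'$, and as $C'$ is open and convex with $0\in\overline{C'}$, the segment $(0,\eta']$ lies in $C'$. Therefore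
$$G(\theta)=G_s(\theta)=\sum_{m=0}^N\frac1{m!}D^mu(\theta+isv)[(-isv)^m],\qquad\theta\in S_{cs},$$
is well defined, holomorphic and periodic. Below, $K\ge1$ denotes a constant independent of $s$, and $s$ is small; write $\theta'=\theta+isv\in\Gamma$.

First, $|f(G(\theta))-G(\theta+\omega)|\le Ks^{N+1}$ on $S_{cs}$. To see this let $\varpi(\xi)=\sum_{m\le N}\frac1{m!}D^mu(\theta')[\xi^m]$. Then $f\circ\varpi$ is a polynomial in $\xi$ of degree $\le2N$ with coefficients bounded independently of $\theta,s$. Its $N$-jet at $0$ is that of $\xi\mapsto f(u(\theta'+\xi))=u(\theta'+\omega+\xi)$, namely $\sum_{m\le N}\frac1{m!}D^mu(\theta'+\omega)[\xi^m]$. So the difference of these two polynomials contains only terms of degree $\ge N+1$, and we put $\xi=-isv$.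

Second, $|DG(\theta)-Du(\theta')|\le Ks$ on $S_{cs}$, because differentiating the sum gives $Du(\theta')$ for $m=0$ and terms with a factor $s^m$ and derivatives of $u$ of order $m+1\le N+1$ otherwise. As $(Du)^{-1}$ is bounded, $|DG^{-1}|\le K$ for $s$ small. Also $|D^2G|\le K$; here derivatives of order $N+2$ occur.

Third, $|u(x)-G(x)|\le Ks^{N+1}$ for $x\in\mathbf R^2$. This is Taylor's formula on the segment from $x+isv$ to $x+i\sigma v$, $0<\sigma<s$, which lies in $\Gamma$, followed by $\sigma\to0$.

**Step 3: invert $G$ with control of all radii.** Let $\theta_0\in S_{cs/2}$ and $L=DG(\theta_0)^{-1}$. On the ball $B(\theta_0,cs/2)\subset S_{cs}$ we have $|L\,DG-I|\le K^2cs/2\le\frac12$ for $s$ small. So $\theta\mapsto\theta-LG(\theta)$ is $\frac12$-Lipschitz there, and $G$ is injective on this ball. If $|y-G(\theta_0)|\le\alpha$ with $2K\alpha<cs/2$, then $\theta\mapsto\theta-L(G(\theta)-y)$ is a $\frac12$-contraction moving $\theta_0$ by at most $K\alpha$, so it maps the closed ball of radius $2K\alpha$ about $\theta_0$ into itself. Hence there is a unique $\theta$ in $B(\theta_0,cs/2)$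 with $G(\theta)=y$, and $|\theta-\theta_0|\le2K\alpha$.

**Step 4: transport $f$ and $u$ through $G$.** Apply Step 3 with $\alpha=Ks^{N+1}$, for $s$ so small that $4K^2s^{N+1}<cs/2$.

With $\theta_0=\theta+\omega$ and $y=f(G(\theta))$, $\theta\in S_{cs/2}$, there is a unique $\phi(\theta)$ with $|\phi(\theta)|<cs/2$ and $G(\theta+\omega+\phi(\theta))=f(G(\theta))$; it satisfies $|\phi|\le2K^2s^{N+1}$. It is holomorphic, because $DG$ is invertible on the ball and the local solution given by the implicit function theorem must agree with $\phi$ by uniqueness; it is periodic by uniqueness.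

With $\theta_0=x\in\mathbf R^2$ and $y=u(x)$, there is a unique $\mathsf p(x)$ with $|\mathsf p(x)|<cs/2$ and $G(x+\mathsf p(x))=u(x)$; it satisfies $|\mathsf p|\le2K^2s^{N+1}$, and it is continuous and periodic for the same reasons.

Put $F=\mathrm{id}+\omega+\phi$ and $\gamma=\mathrm{id}+\mathsf p$. Then $\gamma(\mathbf R^2)\subset S_{cs/2}$ and
$$G(F(\gamma(x)))=f(G(\gamma(x)))=f(u(x))=u(x+\omega)=G(\gamma(x+\omega)).$$
Both $F(\gamma(x))$ and $\gamma(x+\omega)$ lie within $4K^2s^{N+1}<cs/2$ of $x+\omega$, so $F\circ\gamma=\gamma\circ T_\omega$ by injectivity of $G$ on $B(x+\omega,cs/2)$.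

**Step 5: apply the Newton iteration.** Let $r=cs/2\le1$. This is where $N$ matters: since $N+1>\tau+4$, for $s$ small $2K^2s^{N+1}\le\mu r^{\tau+4}$ and $2K^2s^{N+1}\le r/8$. Fix such an $s$, with also $r/4<\epsilon_1$. Proposition 9 gives $u(x)=G(\gamma(x))=G(H(x+\mathsf b))$ for $x\in\mathbf R^2$. Put
$$\tilde u(\theta)=G(H(\theta+\mathsf b)),\qquad\theta\in S_{r/4}.$$
This is well defined, because $\theta+\mathsf b\in S_{7r/16}$ and $H(\theta+\mathsf b)\in S_{r/2}\subset S_{cs}$; it is holomorphic and periodic, and $\tilde u=u$ on $\mathbf R^2$.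

**Step 6: $\tilde u=u$ on $\Gamma\cap S_{r/4}$.** So far the two functions agree only on $\mathbf R^2$, which lies in the boundary of $\Gamma$. For $x\in\mathbf R^2$ the function $\zeta\mapsto u(x+\zeta v)-\tilde u(x+\zeta v)$ is holomorphic for $0<\operatorname{Im}\zeta<\min(1,r/(4|v|))$, since $s'v\in C'$ for $0<s'\le1$. It is continuous up to $\operatorname{Im}\zeta=0$ and zero there, so it vanishes identically by Schwarz reflection. Hence $u-\tilde u$ vanishes on the planes $\mathbf R^2+i\eta v$ for small $\eta>0$. For a holomorphic function the derivatives in the real directions determine all derivatives, so all derivatives of $u-\tilde u$ vanish on such a plane, and $u-\tilde u$ vanishes on the convex, hence connected, set $\Gamma\cap S_{r/4}$.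

**Step 7: contradict maximality.** $\mathcal N=E(S_{r/4})$ is an open Reinhardt set containing $q$. It is connected and meets $R$, so $R\cup\mathcal N$ is connected. Since $E(\theta)=E(\theta')$ only if $\theta-\theta'\in2\pi\mathbf Z^2$, the formula $\tilde g(E(\theta))=\tilde u(\theta)$ defines a holomorphic map on $\mathcal N$. As $r/4<\epsilon_1$,
$$R\cap\mathcal N=E(\{\theta\in S_{r/4}:\operatorname{Im}\theta\in C\})=E(\Gamma\cap S_{r/4}),$$
and there $\tilde g=g$ by Step 6. So $g$ extends holomorphically to $R\cup\mathcal N$, contradicting Lemma 5. $\square$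

## 10. Good points do not exist: Theorems 1 and 2

Lemma 8 and Proposition 10 contradict each other as soon as there is a good point. So for $\lambda\in DC(\tau)$, *no point of $\partial U$ is good*.

*Proof of Theorem 1.* Full measure and $DC(\tau)\subset\mathcal B$ were shown in Section 2. Let $\lambda\in DC(\tau)$ and suppose $\partial U$ is a $C^\infty$ submanifold. By Lemma 6, with $a=0$, a point of $\overline U$ farthest from $0$ is good, a contradiction. $\blacksquare$

*Proof of Theorem 2.* (1) This is Proposition 10, since $N+2=\lfloor\tau\rfloor+6$ and every neighborhood of $q$ contains some $Q_\epsilon$.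

(3) If $\partial U$ were a $C^\infty$ submanifold near $p$, then $p$ would be good by Lemma 6, a contradiction.

(2) Suppose the Levi form of $M=\partial U\cap O$ is nonzero at $p\in M$. We show that $p$ is good. For a small ball $B\subset O$ about $p$, $B\setminus M$ has two components. They do not meet $\partial U$, so each is contained in $U$ or disjoint from $\overline U$, and at least one is contained in $U$. Let $\rho$ be a defining function of $M$ near $p$.

If both components are in $U$, they are the components of the pseudoconvex open set $U\cap B$, hence both are pseudoconvex. Then the Levi forms of $\rho$ and of $-\rho$ at $p$ are both $\ge0$ on the complex tangent line, so the Levi form vanishes at $p$, a contradiction. So $U\cap B$ is exactly one side of $M$, and after changing the sign of $\rho$ it is $\{\rho<0\}\cap B$. Since $U\cap B$ is pseudoconvex, the Levi form of $\rho$ at $p$ is $\ge0$; on a complex line it is a scalar, and it is nonzero, so it is $>0$. Replacing $\rho$ by $e^{A\rho}-1$ with $A$ large and shrinking the ball, we see that $p$ is good, a contradiction. $\blacksquare$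

## 11. Polynomial automorphisms of $\mathbf C^n$

**Theorem 3.** Let $n\ge2$, let $F$ be a polynomial automorphism of $\mathbf C^n$ with $F(0)=0$ such that the eigenvalues $\lambda_j$ of $DF(0)$ satisfy $|\lambda_j|=1$ and $|\lambda^k-1|\ge c_*|k|^{-\tau}$ for all $k\in\mathbf Z^n\setminus\{0\}$ (for given $\tau>n$, a.e. $\lambda\in\mathbf T^n$ satisfies this with some $c_*>0$). Let $\Lambda=\mathrm{diag}(\lambda_j)$, let $g$ be a holomorphic linearization, $F\circ g=g\circ\Lambda$, $g(0)=0$, $Dg(0)$ invertible (it exists by Siegel's theorem), let $R$ be the domain of convergence of its power series, and $U=g(R)$. Then $g:R\to U$ is biholomorphic. If $U$ is bounded, then $\partial U$ is not a $C^\infty$ submanifold of $\mathbf C^n$. Moreover (still for bounded $U$), $\partial U$ has no point near which it is a $C^\infty$ strictly pseudoconvex hypersurface bounding $U$ from one side.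

*Proof.* We go through the proof above, replacing $f$ by $F$, and record each place where the dimension or the map enters.

**Step 1: measure, and the facts of Section 4.** There are $O(m^{n-1})$ vectors $k\in\mathbf Z^n$ with $|k|=m$, so $\sum_{k\ne0}|k|^{-\tau}<\infty$ for $\tau>n$, and the measure argument of Section 2 applies. $R$ is a logarithmically convex, pseudoconvex complete Reinhardt domain. By the identity theorem $F\circ g=g\circ\Lambda$ on $R$, and the injectivity argument in Lemma 5, applied on $R$, uses only this equation, the density of $\{\Lambda^n\}$ in the torus, and injectivity near $0$, which follows from invertibility of $Dg(0)$. So $g:R\to U$ is biholomorphic. The polynomial $\det F'$ has no zeros, so it is constant, equal to $\prod\lambda_j$; hence Lemma 4(a), (b) hold with the same proof, with $\det\sigma_t'=\prod t_j$, and Lemma 4(c) holds if $U$ is bounded. Lemma 5 now reads: an extension of $g$ to a connected $R\cup\mathcal N$ would force the power series to converge on $R\cup\mathcal N\ni q$, while $R$ is the full domain of convergence and $q\notin R$. Assume from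 now on that $U$ is bounded; it is pseudoconvex, being biholomorphic to $R$.

**Step 2: Sections 5 to 7.** In Lemma 6, $\dim M=2n$ is excluded as before, and a submanifold of dimension $\le2n-2$ does not disconnect a chart neighborhood, so $\dim M=2n-1$. The same computation makes the Levi form positive definite on the complex tangent space $T_pM\cap iT_pM$, and the exponential trick is unchanged. Lemma 7 is unchanged, since Kerzman's and Hörmander's theorems are valid in $\mathbf C^n$. In Lemma 8 the coordinates $w_1,\dots,w_n$ are treated as before, and a $(2n-1)$-dimensional submanifold is not contained in $\{z_1\cdots z_n=0\}$, a finite union of real $(2n-2)$-planes, so $q$ can be chosen with all $q_j\ne0$. The set $C\subset\mathbf R^n$ of (5) is again open and convex with $0\in\overline C\setminus C$.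

**Step 3: the Newton iteration.** In Proposition 9 we use $|k|_2\ge|k|/\sqrt n$, and the sum over $\mathbf Z^n$ is at most a constant times $\sum_mm^{\tau+n-1}e^{-\delta m/(8\sqrt n)}$, hence at most a constant times $\delta^{-\tau-n}$. So $|h|\le C_0\varepsilon\delta^{-\tau-n}$, $\eta=C_1\varepsilon\delta^{-\tau-n-1}$, and (8) holds with $a=\tau+n+2$. The hypothesis becomes $\sup|\phi|\le\mu r^{\tau+n+2}$, where $\mu$ now depends also on $n$. With this $a$ and the same formulas for $C_2,C_3,\mu$, again $\eta_n=C_1\varepsilon_n\delta_n^{-\tau-n-1}=(C_1/C_3)y_n\delta_n$ (here the subscript $n$ counts iterations), and the rest of Steps 2 and 3 of that proof is word for word the same.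

**Step 4: Proposition 10.** Take $N=\lfloor\tau\rfloor+n+2$, so that $N+1>\tau+n+2=a$, which is what its Step 5 needs. In its Step 1, $\det Du=d\prod_j(iq_je^{i\theta_j})$ is bounded away from $0$ on $\Gamma$, so $(Du)^{-1}$ is bounded. In its Step 2, $F\circ\varpi$ is a polynomial of degree at most $N\deg F$ with bounded coefficients, and its difference from the jet of $u(\theta'+\omega+\xi)$ again has only terms of degree $\ge N+1$. The remaining steps do not involve the dimension.

**Step 5: conclusion.** As in Section 10, no point of $\partial U$ is good. If $\partial U$ were a $C^\infty$ submanifold, a point of $\overline U$ farthest from $0$ would be good by Lemma 6. And a point near which $\partial U$ is a $C^\infty$ strictly pseudoconvex hypersurface bounding $U$ from one side is good by the exponential trick. Both are impossible. $\blacksquare$
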